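# One box on the Hamming frame: undecidability from dimension three

## 1. Dimension one: the total relation on $\omega$

We work with the modal language with one box $\Box$ and its dual $\Diamond$. For a Kripke frame $F=(W,R)$, a formula is *valid* in $F$ if it is true at every point under every valuation, and *satisfiable* in $F$ if it is true at some point under some valuation. $\mathrm{Log}(F)$ is the set of all formulas valid in $F$, and the logic of a class of frames is the intersection of the logics of its members. So $\varphi\in\mathrm{Log}(F)$ if and only if $\neg\varphi$ is not satisfiable in $F$. A logic is *decidable* if it is a decidable set of formulas.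

**Definition (Hamming frames).** For sets $A\neq\emptyset$ and $I$, $A^I$ is the set of functions $I\to A$. Put $f\,H\,g$ if $f$ and $g$ differ in exactly one coordinate, and $f\,\overline H\,g$ if $f\,H\,g$ or $f=g$. For a natural number $n\geq 1$ we identify $n$ with $\{0,\dots,n-1\}$ and study the frame $(\omega^n,\overline H)$.

For example, the points of $3^2$ are the squares of a $3\times 3$ board, and $H$ is one move of a rook. From $(0,0)$ one sees $(1,0),(2,0),(0,1),(0,2)$, and with $\overline H$ also $(0,0)$ itself.

For $n=1$ any two functions differ in at most one coordinate, because there is only one. So $(\omega^1,\overline H)$ is $\omega$ with the total relation, and its logic is $\mathbf{S5}$.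

**Proposition 1.** $\mathrm{Log}(\omega^1,\overline H)$ is decidable.

*Proof.* Let $\varphi$ use $k$ variables. We claim that $\varphi$ is satisfiable in $(\omega,\omega\times\omega)$ if and only if it is satisfiable in $(m,m\times m)$ for some $1\le m\le 2^k$. The right-hand side can be checked by inspecting finitely many models.

Suppose $\varphi$ is true at a point of a model on $\omega$. Call the set of variables of $\varphi$ true at a point its *type*. At most $2^k$ types occur. Choose one representative of each occurring type, and let $M$ be the model on the representatives with the total relation. By induction on $\psi$ (in the $k$ variables), $\psi$ has the same truth value at a point of $\omega$ and, in $M$, at the representative of its type. The only interesting step is $\Diamond\psi$. It is true at $x$ if and only if $\psi$ is true somewhere in $\omega$; by the induction hypothesis this holds if and only if $\psi$ is true somewhere in $M$, which says that $\Diamond\psi$ is true at the representative of $x$.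

Conversely, given a model on $m$ and a surjection $h:\omega\to m$, make $q$ true at $x$ if and only if it is true at $h(x)$. By induction every formula has the same value at $x$ and at $h(x)$. ∎

What changes in higher dimension? The proof used that $\Diamond\psi$ does not depend on where we stand. In $\omega^2$ this is lost. Let $p$ be true only at $(0,0)$. The points $(0,1)$ and $(1,1)$ have the same type, but $\Diamond p$ is true at the first and false at the second. The collapse to types breaks exactly at the $\Diamond$ step.

The following is quoted. The logics form a strictly decreasing chain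
$$\mathbf{S5}=\mathrm{Log}(\omega^1,\overline H)\supsetneq\mathrm{Log}(\omega^2,\overline H)\supsetneq\mathrm{Log}(\omega^3,\overline H)\supsetneq\cdots,$$
and for infinite $I$ and $|A|>1$ one has $\mathrm{Log}(A^I,\overline H)=\mathbf{TB}$, the logic of all reflexive symmetric frames. The problem of this lecture is: *is $\mathrm{Log}(\omega^n,\overline H)$ decidable for some $n\ge 3$?* We shall see that the answer is no, for every $n\geq 3$.

## 2. Dimension two, and the same reduction in every dimension

The case $n=2$ is still decidable, by a translation into a language with one diamond for each direction.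

**Notation.** For $f,g\in A^n$ and $d<n$ let $f\sim_d g$ if $f_j=g_j$ for all $j\ne d$. The set $L_d(f)=\{g: g\sim_d f\}$ is the *line* through $f$ in direction $d$. Each $\sim_d$ is an equivalence relation, and
$$\overline H=\sim_0\cup\dots\cup\sim_{n-1}. \tag{2.1}$$

Recall that a *p-morphism* between frames (with one or several relations) is a surjection $h$ such that, for each relation $R$ and its counterpart $S$, (forth) $fRg$ implies $h(f)\,S\,h(g)$, and (back) $h(f)\,S\,k$ implies that $fRg$ and $h(g)=k$ for some $g$. Pulling valuations back along $h$ preserves truth, so everything satisfiable in the image is satisfiable in the source.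

**Lemma 2.** Let $h_d:A\to B_d$ $(d<n)$ be surjections. The map $f\mapsto (h_d(f_d))_{d<n}$ is a p-morphism from $(A^n,\sim_0,\dots,\sim_{n-1})$ onto $B_0\times\dots\times B_{n-1}$ with the analogous relations $\sim_d$. If all $h_d$ equal one surjection $h:A\to B$, then $f\mapsto h\circ f$ is also a p-morphism from $(A^n,\overline H)$ onto $(B^n,\overline H)$.

*Proof.* Surjectivity and (forth) for each $\sim_d$ are clear. For (back), suppose $k$ agrees with the image of $f$ except possibly at $d$. Replace $f_d$ by an element of $h_d^{-1}(k_d)$; the result is $\sim_d$-related to $f$ and is mapped to $k$. By (2.1), both conditions for $\overline H$ follow from those for the $\sim_d$. ∎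

The next lemma says that the base set does not matter, and it also gives an upper bound that we need later. Translate modal formulas into first-order formulas with free variables among $x_0,\dots,x_{n-1}$: a variable $q$ becomes $Q(x_0,\dots,x_{n-1})$ with $Q$ an $n$-ary predicate symbol, Boolean connectives are kept, and $\Diamond\psi$ becomes $\bigvee_{d<n}\exists x_d\,\psi^{FO}$.

**Lemma 3.** For $n\ge1$ the following are equivalent: (i) $\varphi\in\mathrm{Log}(\omega^n,\overline H)$; (ii) $\varphi$ is valid in $(A^n,\overline H)$ for every $A\ne\emptyset$; (iii) $\varphi^{FO}$ is a valid first-order formula. In particular, $\varphi$ is satisfiable in $(\omega^n,\overline H)$ if and only if it is satisfiable in some $(A^n,\overline H)$, and also if and only if it is satisfiable in some $(A^n,\overline H)$ with $|A|\geq 2$.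

*Proof.* A valuation on $A^n$ is the same thing as an interpretation of the symbols $Q$ on the domain $A$. By induction, $\psi$ is true at $f$ if and only if $\psi^{FO}$ is true when $x_j$ has value $f_j$; the $\Diamond$ step is (2.1). Hence (ii) and (iii) are equivalent, and (ii) implies (i). Suppose (ii) fails, so $\varphi$ is refuted in some $A^n$. By the downward Löwenheim–Skolem theorem the translation is refuted on a countable (possibly finite) domain $B\ne\emptyset$, so $\varphi$ is refuted in $(B^n,\overline H)$. There is a surjection $\omega\to B$, so by Lemma 2 $\varphi$ is refuted in $(\omega^n,\overline H)$, and (i) fails. The last sentence is the equivalence of (i) and (ii) for $\neg\varphi$, together with $|\omega|\ge2$. ∎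

**Definition ($\mathbf{S5}^n$).** An $\mathbf{S5}$-frame is a set with an equivalence relation. The product of $\mathbf{S5}$-frames $(W_d,E_d)$, $d<n$, is $W_0\times\dots\times W_{n-1}$ with relations $R_0,\dots,R_{n-1}$, where $f\,R_d\,g$ if $f_d\,E_d\,g_d$ and $f_j=g_j$ for $j\neq d$. $\mathbf{S5}^n$ is the logic, with modalities $\Diamond_0,\dots,\Diamond_{n-1}$, of all such products. We say that a formula is $\mathbf{S5}^n$-satisfiable if its negation is not in $\mathbf{S5}^n$.

For example, $(A^n,\sim_0,\dots,\sim_{n-1})$ is the product of $n$ copies of $(A,A\times A)$. For $A=2$, $n=2$ it is a square whose horizontal and vertical sides carry different labels.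

**Lemma 4.** $\mathbf{S5}^n$ is the logic of the frames $(A^n,\sim_0,\dots,\sim_{n-1})$ with $|A|\geq2$.

*Proof.* These frames are products of $\mathbf{S5}$-frames. Conversely, suppose a formula is satisfied at $f$ in a product of $\mathbf{S5}$-frames. The subframe generated by $f$ is the product of the equivalence classes $W_d$ of the $f_d$, with the relations $\sim_d$. Choose $A$ with $|A|\geq2$ and $|A|\geq|W_d|$ for all $d$, and surjections $A\to W_d$. By Lemma 2 the formula is satisfiable in $(A^n,\sim_0,\dots,\sim_{n-1})$. ∎

**Proposition 5.** Let $\varphi^\circ$ arise from the unimodal formula $\varphi$ by replacing each $\Diamond\psi$ recursively with $\Diamond_0\psi^\circ\vee\dots\vee\Diamond_{n-1}\psi^\circ$. Then $\varphi\in\mathrm{Log}(\omega^n,\overline H)$ if and only if $\varphi^\circ\in\mathbf{S5}^n$. In particular, since $\mathbf{S5}^2$ is decidable (quoted), $\mathrm{Log}(\omega^2,\overline H)$ is decidable.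

*Proof.* By (2.1), $\varphi$ is true at a point of a model on $(A^n,\overline H)$ if and only if $\varphi^\circ$ is true there in $(A^n,\sim_0,\dots,\sim_{n-1})$. Now use Lemmas 3 and 4. ∎

The proposition holds for every $n$, so where does this method stop? It decides $\mathrm{Log}(\omega^n,\overline H)$ only if $\mathbf{S5}^n$ is decidable. Theorem 9 below, together with Proposition 5, shows that $\mathbf{S5}^n$ is undecidable for every $n\ge3$. Note also that the reduction points the wrong way for a lower bound: it shows that one box is no harder than $n$ boxes. To prove undecidability we must express the directional diamonds $\Diamond_i$ by the single $\Diamond$.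

## 3. Symmetry and parity: why directions are hard to express

For a permutation $\sigma$ of $n$, the map $f\mapsto f\circ\sigma$ is a bijection of $A^n$, and $(f\circ\sigma)_i=f_{\sigma(i)}$. Moreover
$$f\sim_{\sigma(i)}g\iff f\circ\sigma\sim_i g\circ\sigma, \tag{3.1}$$
since both sides say $f_{\sigma(k)}=g_{\sigma(k)}$ for all $k\neq i$. So $f\mapsto f\circ\sigma$ is an automorphism of $(A^n,\overline H)$ that permutes the directions.

Consequently, for $n\geq2$ no unimodal formula $\psi(q)$ in the single variable $q$ defines $\Diamond_0 q$ in all models on $\omega^n$. Suppose one did. Let $q$ be true only at $(1,0,0,\dots,0)$. Then $\psi$ is true at the zero point. Swapping coordinates $0$ and $1$ fixes the zero point, so $\psi$ is also true there when $q$ is true only at $(0,1,0,\dots,0)$. But no point of that set is $\sim_0$-related to the zero point.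

So auxiliary variables must break the symmetry. A natural first attempt is to take one variable $p_i$ for each direction, to read "move in direction $i$" as "move to a neighbor at which $p_i$ has the other value", and to require that such a neighbor always exists. This is not enough. In $\omega^2$ let $p_0$ and $p_1$ both be true exactly where $f_0+f_1$ is odd. Every point has a neighbor with the opposite $p_i$-value. But from $(0,0)$ both $(1,0)$ and $(0,1)$ flip $p_0$, so $p_0$ marks no direction.

In this example a single step flips both variables. So let us also forbid that. With too few variables the attempt still fails. In $\omega^3$ let $p_0$ be true where $f_0+f_2$ is odd, and $p_1$ where $f_1$ is odd. Changing $f_0$ or $f_2$ affects only $p_0$, and changing $f_1$ affects only $p_1$, so one step never flips both; and each $p_i$ can be flipped at every point. Yet $p_0$ does not depend on one coordinate only. The defect is that three directions are available for two variables, so one variable can use two directions. With exactly $n$ variables there is no spare direction, and that is what the proof exploits.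

## 4. Rigidity of $n$ colors on $A^n$

Write $p^1=p$ and $p^0=\neg p$. Let
$$\chi=\bigwedge_{i<n}\big((p_i\to\Diamond\neg p_i)\wedge(\neg p_i\to\Diamond p_i)\big)\ \wedge\bigwedge_{i<j<n}\ \bigwedge_{s,t\in\{0,1\}}\big(p_i^s\wedge p_j^t\to\neg\Diamond(p_i^{1-s}\wedge p_j^{1-t})\big).$$

Given a valuation on $A^n$, the *color* of $f$ is $\pi(f)\in2^n$, where $\pi(f)_i=1$ if and only if $p_i$ is true at $f$. Let $\oplus$ be addition modulo 2 on $2^n$ and $u_i$ the $i$-th unit vector. Reading off the two parts of $\chi$, we see that $\chi$ is true everywhere if and only if

* (a) $f\,\overline H\,g$ implies that $\pi(f)$ and $\pi(g)$ differ in at most one coordinate, and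
* (b) for all $f$ and $i$ there is $g$ with $f\,\overline H\,g$ and $\pi(g)_i\ne\pi(f)_i$.

For example, on $3^2$ the coloring "$p_0$ iff $f_0=0$, $p_1$ iff $f_1=0$" satisfies (a) and (b). So does "$p_0$ iff $f_1=0$, $p_1$ iff $f_0=0$", so we cannot hope to know which variable belongs to which direction. This is the only freedom, up to the choice of two-valued functions.

**Lemma 6.** If (a) and (b) hold, there are a permutation $\sigma$ of $n$ and nonconstant functions $c_i:A\to2$ $(i<n)$ such that $\pi(f)_i=c_i(f_{\sigma(i)})$ for all $f$ and $i$. Conversely, every such $\pi$ satisfies (a) and (b).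

*Proof.* We begin with the converse. Let $\pi(f)_i=c_i(f_{\sigma(i)})$. If $f,g$ differ at most at coordinate $d$, only the entry $i=\sigma^{-1}(d)$ of the color can change; this is (a). Given $f$ and $i$, choose $v\in A$ with $c_i(v)\neq c_i(f_{\sigma(i)})$ and change $f_{\sigma(i)}$ to $v$; this is (b). Now assume (a) and (b).

**Step 1: each line has exactly two colors.** This step assigns to each direction at a point the one variable that changes along it. Fix $f$. Every point of $L_d(f)$ is $\overline H$-related to $f$, so by (a) its color is $\pi(f)$ or some $\pi(f)\oplus u_i$. Any two points of one line are $\overline H$-related. If $\pi(f)\oplus u_i$ and $\pi(f)\oplus u_j$ with $i\neq j$ both occurred on $L_d(f)$, two related points would have colors differing in two coordinates, against (a). So at most one $i$ occurs on each line through $f$. By (b) and (a), for each $i<n$ the color $\pi(f)\oplus u_i$ occurs at some $g$ with $f\,\overline H\,g$, that is, on some line through $f$. There are $n$ values of $i$ and $n$ lines, each value is used by at least one line, and each line uses at most one value. So there is a unique bijection $\delta_f:n\to n$ such that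
$$\text{the set of colors on }L_d(f)\text{ is }\{\pi(f),\ \pi(f)\oplus u_{\delta_f(d)}\}. \tag{4.1}$$
Thus $\delta_f(d)$ is the coordinate in which the two colors of the line differ. This depends only on the line, so
$$g\in L_d(f)\ \text{ implies }\ \delta_g(d)=\delta_f(d). \tag{4.2}$$

For $n=2$ we are nearly done: by (4.2) $\delta_f$ and $\delta_g$ agree at one of two directions, and a bijection of a two-element set is determined by one value. For $n\ge3$ the other directions could still be shuffled, and Step 2 excludes this by looking at a square.

**Step 2: $\delta_f$ does not depend on $f$.** The relation $\overline H$ connects $A^n$, so it suffices to show $\delta_g=\delta_f$ for $g\in L_d(f)$.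

*Case 1: $\pi(g)\neq\pi(f)$.* By (4.1) and (4.2), $\pi(g)=\pi(f)\oplus u_\alpha$ with $\alpha=\delta_f(d)=\delta_g(d)$. Let $d'\ne d$ and put $\beta=\delta_f(d')$, $\beta'=\delta_g(d')$; we must show $\beta=\beta'$. Since $\delta_f$ and $\delta_g$ are injective, $\beta\ne\alpha$ and $\beta'\neq\alpha$. By (4.1) choose $h\in L_{d'}(f)$ with $\pi(h)=\pi(f)\oplus u_\beta$. Let $k$ be the fourth corner of the square: it agrees with $f$ except that $k_d=g_d$ and $k_{d'}=h_{d'}$. Then $k$ agrees with $g$ except possibly at $d'$, and with $h$ except possibly at $d$, so $k\in L_{d'}(g)\cap L_d(h)$.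

From $k\in L_{d'}(g)$ and (4.1) for $g$,
$$\pi(k)\in\{\pi(f)\oplus u_\alpha,\ \pi(f)\oplus u_\alpha\oplus u_{\beta'}\}.$$
From $k\in L_d(h)$ and (a), $\pi(k)$ differs from $\pi(h)=\pi(f)\oplus u_\beta$ in at most one coordinate. The first option differs from it in the two coordinates $\alpha,\beta$, which is impossible. So $\pi(k)=\pi(f)\oplus u_\alpha\oplus u_{\beta'}$. If $\beta'\neq\beta$, this differs from $\pi(f)\oplus u_\beta$ in the three distinct coordinates $\alpha,\beta,\beta'$, again impossible. So $\beta'=\beta$. As $d'\neq d$ was arbitrary, $\delta_g=\delta_f$.

*Case 2: $\pi(g)=\pi(f)$.* By (4.1) choose $h\in L_d(f)$ with $\pi(h)\ne\pi(f)$. Then also $h\in L_d(g)$ and $\pi(h)\neq\pi(g)$, so Case 1 applied twice gives $\delta_f=\delta_h=\delta_g$.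

**Step 3: reading off the product form.** Write $\delta$ for the common value of the $\delta_f$ and $\sigma=\delta^{-1}$. By (4.1), moving in direction $d$ can change only the truth value of $p_{\delta(d)}$. So moving in a direction other than $\sigma(i)$ does not change $p_i$. Two points with the same coordinate $\sigma(i)$ can be joined by moves in the other directions; hence $\pi(f)_i=c_i(f_{\sigma(i)})$ for some function $c_i:A\to2$. By (b), $c_i$ is nonconstant. ∎

## 5. Directional diamonds and a universal box

Put
$$B_i\psi:=(p_i\wedge\Diamond(\neg p_i\wedge\psi))\vee(\neg p_i\wedge\Diamond(p_i\wedge\psi)),\qquad \langle i\rangle\psi:=B_i(\psi\vee B_i\psi),\qquad [i]\psi:=\neg\langle i\rangle\neg\psi.$$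
$B_i\psi$ says that some neighbor with the other $p_i$-value satisfies $\psi$. One flip reaches only half of a line; a second flip comes back to the other half. This is why $\langle i\rangle$ has the form it has.

**Lemma 7.** In a model on $(A^n,\overline H)$ in which $\chi$ is true everywhere, with $\sigma$ as in Lemma 6, $\langle i\rangle\psi$ is true at $f$ if and only if $\psi$ is true at some $g\sim_{\sigma(i)}f$.

*Proof.* If $f\,\overline H\,g$ and $p_i$ has different values at $f$ and $g$, then $f,g$ differ in exactly one coordinate, and since $p_i$ depends only on coordinate $\sigma(i)$, that coordinate is $\sigma(i)$. So $B_i\psi$ is true at $f$ if and only if $\psi$ is true at some $g\in L_{\sigma(i)}(f)$ whose $p_i$-value is opposite to that of $f$. Hence $B_i(\psi\vee B_i\psi)$ is true at $f$ if and only if there is $g\in L_{\sigma(i)}(f)$ with $p_i$-value opposite to $f$ such that either $\psi$ is true at $g$, or $\psi$ is true at some $h\in L_{\sigma(i)}(g)=L_{\sigma(i)}(f)$ with $p_i$-value opposite to $g$, that is, equal to that of $f$. Since $c_i$ is nonconstant, both $p_i$-values occur on $L_{\sigma(i)}(f)$, so in the second alternative a suitable $g$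 always exists. So $B_i(\psi\vee B_i\psi)$ is true at $f$ if and only if $\psi$ is true at a point of the line with the opposite $p_i$-value or at one with the same $p_i$-value, that is, at some point of the line. ∎

We also need to impose $\chi$ globally. Put $\blacksquare\psi:=\Box^n\psi$. In $(A^n,\overline H)$ any two points $f,g$ are joined by a path of length exactly $n$: change coordinates $0,1,\dots,n-1$ in turn to the values of $g$, where a step that changes nothing is allowed because $\overline H$ is reflexive. So $\blacksquare\psi$ is true at a point if and only if $\psi$ is true everywhere.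

## 6. Domino systems

**Definition (domino system).** A domino system is $D=(T,\mathrm{Hor},\mathrm{Ver})$ with $T$ finite and $\mathrm{Hor},\mathrm{Ver}\subseteq T\times T$. It *tiles* $\omega\times\omega$ if there is $\tau:\omega\times\omega\to T$ with $(\tau(i,j),\tau(i+1,j))\in\mathrm{Hor}$ and $(\tau(i,j),\tau(i,j+1))\in\mathrm{Ver}$ for all $i,j$. Tilings of $\mathbb Z^2$ are defined in the same way. A tiling $\tau$ of $\mathbb Z^2$ is *periodic* here if $\tau(x+m,y)=\tau(x,y+m)=\tau(x,y)$ for some $m\ge1$ and all $x,y$.

With $T=\{0,1\}$ and $\mathrm{Hor}=\mathrm{Ver}=\{(0,1),(1,0)\}$, the checkerboard $\tau(x,y)=(x+y)\bmod 2$ is a periodic tiling with $m=2$. With $T=\{0,1\}$, $\mathrm{Hor}=\{(0,1)\}$ and $\mathrm{Ver}=T\times T$ there is no tiling: a row would have to start $0,1$, and no tile may stand to the right of $1$.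

$D$ tiles $\omega\times\omega$ if and only if it tiles $\mathbb Z^2$. From right to left, restrict. From left to right, a tiling of $\omega\times\omega$ contains tilings of squares of every size, hence, after a shift, $D$ tiles $\{-N,\dots,N\}^2$ for every $N$. These tilings, ordered by restriction, form an infinite finitely branching tree. By König's lemma the tree has an infinite branch, whose union tiles $\mathbb Z^2$.

Recall that $\Sigma^0_1$ means recursively enumerable (r.e.), and that a $\Sigma^0_1$ set is $\Sigma^0_1$-complete if every r.e. set is many-one reducible to it. Such a set is undecidable. We quote Berger's theorem (*The undecidability of the domino problem*, Mem. AMS 66, 1966): the set of $D$ that tile is undecidable. His proof reduces the halting problem to non-tileability, so the set of non-tiling $D$ is $\Sigma^0_1$-complete.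

## 7. Writing a tiling with three coordinates

Fix $n\geq3$. Let us describe the model we have in mind before the formula. Write $x,y,z$ for coordinates $0,1,2$ of a point. The tile at the cell $(x,y)$ will be a property of the first two coordinates. The third coordinate is a workspace: it holds a successor value, either $x+1$ or $y+1$. At a point with $z=x+1$ we want to compare the tile of $(x,y)$ with the tile of $(z,y)$. So we use, for every $t\in T$, three variables: $t_{01}$, $t_{21}$ and $t_{02}$, meaning that $\tau(x,y)$, $\tau(z,y)$, $\tau(x,z)$, respectively, is $t$. The indices name the coordinates that are fed into $\tau$. Further variables and their intended meanings are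
$$e:\ x=y,\qquad a:\ x=z,\qquad b:\ y=z,\qquad s:\ z=x+1,\qquad r:\ z=y+1. \tag{7.1}$$

We cannot force these meanings; for instance, we have no equality. We only require the implications that are needed to extract a tiling. Let $\Theta_D$ be the conjunction of the following formulas.

1. $q\to[2]q$ for $q\in\{e\}\cup\{t_{01}:t\in T\}$; $\ q\to[1]q$ for $q\in\{a,s\}\cup\{t_{02}:t\in T\}$; $\ q\to[0]q$ for $q\in\{b,r\}\cup\{t_{21}:t\in T\}$.
2. $e\to\langle2\rangle(s\wedge r)$.
3. $\langle0\rangle a$ and $\langle1\rangle b$.
4. $a\wedge b\to e$.
5. $\bigvee_{t\in T}t_{01}$.
6. $a\wedge t_{01}\to t_{21}$ and $b\wedge t_{01}\to t_{02}$, for $t\in T$.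
7. $\neg(s\wedge t_{01}\wedge t'_{21})$ for $(t,t')\notin\mathrm{Hor}$; $\ \neg(r\wedge t_{01}\wedge t'_{02})$ for $(t,t')\notin\mathrm{Ver}$.

Item 1 makes each variable depend on two coordinates. Items 2–4 make a staircase of successors along the diagonal. Item 6 carries a tile into the workspace coordinate, and item 7 compares tiles there. Put
$$\Phi_D:=e\wedge\blacksquare\chi\wedge\blacksquare\Theta_D.$$
This is a unimodal formula computable from $D$.

**Lemma 8.** Let $n\ge3$.

(i) If $\Phi_D$ is satisfiable in $(A^n,\overline H)$ for some $A$, then $D$ tiles $\omega\times\omega$.

(ii) If $D$ tiles $\omega\times\omega$, then $\Phi_D$ is satisfiable in $(\omega^n,\overline H)$.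

(iii) If $D$ has a tiling $\tau$ of $\mathbb Z^2$ with $\tau(x+m,y)=\tau(x,y+m)=\tau(x,y)$ for some $m\geq1$, then $\Phi_D$ is satisfiable in some $(A^n,\overline H)$ with $A$ finite, $|A|\geq2$.

*Proof of (i).* Let $\Phi_D$ be true at $\rho\in A^n$.

**Step 1: straightening the directions.** The purpose is to make $\langle i\rangle$ the diamond of $\sim_i$. Since $\blacksquare$ is universal, $\chi$ and $\Theta_D$ are true everywhere. Take $\sigma$ from Lemma 6. Move the whole model, with its base point, along the automorphism $f\mapsto f\circ\sigma$. All unimodal formulas keep their truth values. Since $\pi(f)_i=c_i(f_{\sigma(i)})=c_i((f\circ\sigma)_i)$, in the moved model $p_i$ depends on coordinate $i$. So we may assume $\sigma=\mathrm{id}$, and by Lemma 7 $\langle i\rangle$ is the diamond of $\sim_i$.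

**Step 2: passing to three coordinates.** We remove the idle coordinates. Restrict to the slice of points that agree with $\rho$ in all coordinates $\ge3$, and write its points as $(x,y,z)\in A^3$. The slice is closed under $\sim_0,\sim_1,\sim_2$, so items 1–7 may be used inside it. Since each $\sim_i$ is symmetric, item 1 says that, within the slice, $e$ and $t_{01}$ depend only on $(x,y)$, that $a,s,t_{02}$ depend only on $(x,z)$, and that $b,r,t_{21}$ depend only on $(y,z)$. We write $e(x,y)$, $a(x,z)$, $t_{21}(y,z)$, and so on.

**Step 3: building the coordinates of the grid.** We construct sequences $x_i,y_i$ $(i\geq0)$ and $z_i$ $(i\ge1)$ in $A$ with $e(x_i,y_i)$ for all $i$ and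
$$s(x_i,z_{i+1}),\quad r(y_i,z_{i+1}),\quad a(x_{i+1},z_{i+1}),\quad b(y_{i+1},z_{i+1}). \tag{7.2}$$
Let $x_0=\rho_0$ and $y_0=\rho_1$; then $e(x_0,y_0)$ because $e$ is true at $\rho$. Given $e(x_i,y_i)$, item 2 at a point with first coordinates $x_i,y_i$ gives $z_{i+1}$ with $s$ and $r$ true at $(x_i,y_i,z_{i+1})$, that is, $s(x_i,z_{i+1})$ and $r(y_i,z_{i+1})$. Item 3 at a point with third coordinate $z_{i+1}$ gives $x_{i+1}$ with $a(x_{i+1},z_{i+1})$ and $y_{i+1}$ with $b(y_{i+1},z_{i+1})$. At $(x_{i+1},y_{i+1},z_{i+1})$ both $a$ and $b$ are true, so item 4 gives $e(x_{i+1},y_{i+1})$, and we can continue.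

**Step 4: choosing tiles.** By item 5, for all $i,j$ we can choose $\tau(i,j)\in T$ such that $\tau(i,j)_{01}(x_i,y_j)$. We check that $\tau$ is a tiling.

**Step 5: the horizontal condition.** Let $t=\tau(i,j)$ and $t'=\tau(i+1,j)$. At $(x_{i+1},y_j,z_{i+1})$ we have $a$ by (7.2) and $t'_{01}$ by the choice of $t'$. So item 6 gives $t'_{21}(y_j,z_{i+1})$. Now consider $(x_i,y_j,z_{i+1})$. There $s$ is true by (7.2), $t_{01}$ by the choice of $t$, and $t'_{21}$ as just shown. By item 7, $(t,t')\in\mathrm{Hor}$.

**Step 6: the vertical condition.** Let $t=\tau(i,j)$ and $t'=\tau(i,j+1)$. At $(x_i,y_{j+1},z_{j+1})$ we have $b$ by (7.2) and $t'_{01}$, so item 6 gives $t'_{02}(x_i,z_{j+1})$. At $(x_i,y_j,z_{j+1})$ the variables $r$, $t_{01}$ and $t'_{02}$ are true, so $(t,t')\in\mathrm{Ver}$ by item 7.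

*Proof of (ii) and (iii).* We verify that the intended model works. In (ii) let $A=\omega$ and let $\tau$ be a tiling. In (iii) let $A=\mathbb Z_m$; we may assume $m\ge2$ by doubling $m$, and by periodicity $\tau$ is defined on $A\times A$ and satisfies the tiling conditions with $+1$ read modulo $m$. For $f\in A^n$ put $x=f_0$, $y=f_1$, $z=f_2$. Let $p_i$ be true where $f_i=0$, give $e,a,b,s,r$ the meanings (7.1), and let
$$t_{01}:\ \tau(x,y)=t;\qquad t_{21}:\ \tau(z,y)=t;\qquad t_{02}:\ \tau(x,z)=t.$$
Since $|A|\ge2$, each $p_i$ is a nonconstant function of coordinate $i$. By the converse part of Lemma 6, $\chi$ is true everywhere with $\sigma=\mathrm{id}$, and by Lemma 7 $\langle i\rangle$ is the diamond of $\sim_i$. We go through the items.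

* Item 1: $e,t_{01}$ do not mention $z$; $a,s,t_{02}$ do not mention $y$; $b,r,t_{21}$ do not mention $x$.
* Item 2: if $x=y$, change $z$ to $x+1=y+1$.
* Item 3: change $x$ to $z$, respectively $y$ to $z$.
* Item 4: $x=z$ and $y=z$ give $x=y$.
* Item 5: $\tau(x,y)$ is some $t\in T$.
* Item 6: if $x=z$ and $\tau(x,y)=t$, then $\tau(z,y)=t$; if $y=z$ and $\tau(x,y)=t$, then $\tau(x,z)=t$.
* Item 7: if $z=x+1$, $\tau(x,y)=t$ and $\tau(z,y)=t'$, then $(t,t')\in\mathrm{Hor}$; if $z=y+1$, $\tau(x,y)=t$ and $\tau(x,z)=t'$, then $(t,t')\in\mathrm{Ver}$.

So $\Theta_D$ is true everywhere, and any point with $x=y$ satisfies $\Phi_D$. ∎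

A remark on $e$: its role is to let one $z_{i+1}$ serve both sequences. One may drop $e$ and item 4 and replace item 2 by $\langle2\rangle s$ and $\langle2\rangle r$. Then one builds the $x_i$ with values $z_{i+1}$ satisfying $s(x_i,z_{i+1})$, $a(x_{i+1},z_{i+1})$, and the $y_j$ separately with values $z'_{j+1}$ satisfying $r(y_j,z'_{j+1})$, $b(y_{j+1},z'_{j+1})$. Step 5 uses only the first pair and Step 6 only the second, and in the intended model $\langle2\rangle s$ and $\langle2\rangle r$ are true everywhere.

## 8. Every $n\ge3$ is undecidable

**Theorem 9.** For every $n\geq3$, $\mathrm{Log}(\omega^n,\overline H)$ is undecidable. So no $n\ge3$ gives a decidable logic; together with Propositions 1 and 5, $\mathrm{Log}(\omega^n,\overline H)$ is decidable if and only if $n\leq2$.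

*Proof.* By Lemma 8(i) with $A=\omega$ and Lemma 8(ii), $\neg\Phi_D\in\mathrm{Log}(\omega^n,\overline H)$ if and only if $D$ does not tile $\omega\times\omega$. Since $\Phi_D$ is computable from $D$, a decision procedure for $\mathrm{Log}(\omega^n,\overline H)$ would decide the domino problem, contradicting Berger's theorem. ∎

## 9. Exact degree, finite base sets, and the irreflexive relation

Let $\mathrm{Fin}_n=\mathrm{Log}\{(m^n,\overline H):2\le m<\omega\}$. By Lemma 2, applied to surjections $\omega\to B$, we have $\mathrm{Log}(\omega^n,\overline H)\subseteq\mathrm{Log}(B^n,\overline H)$ for all countable $B\neq\emptyset$. In particular,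
$$\mathrm{Log}(\omega^n,\overline H)\subseteq\mathrm{Fin}_n. \tag{9.1}$$

Two disjoint sets $X,Y$ are *recursively inseparable* if no decidable set contains $X$ and is disjoint from $Y$. We quote Gurevich and Koryakov (*Remarks on Berger's paper on the domino problem*, Siberian Math. J. 13 (1972) 319–321; see also Börger–Grädel–Gurevich, *The Classical Decision Problem*, §3.1): the set of $D$ that do not tile and the set of $D$ that tile $\mathbb Z^2$ periodically, in the sense of Lemma 8(iii), are recursively inseparable.

**Theorem 10.** Let $n\geq3$.

1. $\mathrm{Log}(\omega^n,\overline H)$ is $\Sigma^0_1$-complete.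
2. No set $L$ of formulas with $\mathrm{Log}(\omega^n,\overline H)\subseteq L\subseteq\mathrm{Fin}_n$ is decidable.
3. $\mathrm{Fin}_n$ is co-r.e. but not r.e. In particular $\mathrm{Log}(\omega^n,\overline H)\subsetneq\mathrm{Fin}_n$, so some formula is satisfiable in $(\omega^n,\overline H)$ but in no $(m^n,\overline H)$ with $m$ finite.
4. $\mathrm{Log}(\omega^n,H)$, for the irreflexive Hamming relation, is $\Sigma^0_1$-complete, hence undecidable.

*Proof.* **Part 1.** For hardness, the computable map $D\mapsto\neg\Phi_D$ reduces the $\Sigma^0_1$-complete set of non-tiling $D$ to the logic, as in the proof of Theorem 9. For membership, Lemma 3 says that $\varphi$ is in the logic if and only if $\varphi^{FO}$ is a valid first-order formula, and the valid first-order formulas are r.e.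

**Part 2.** The purpose is to turn a decidable $L$ into a forbidden separating set. If $D$ does not tile, then $\neg\Phi_D\in\mathrm{Log}(\omega^n,\overline H)\subseteq L$. If $D$ tiles periodically, then by Lemma 8(iii) $\Phi_D$ is satisfiable in some $(A^n,\overline H)$ with $A$ finite and $|A|\geq2$, so $\neg\Phi_D\notin\mathrm{Fin}_n$ and hence $\neg\Phi_D\notin L$. If $L$ were decidable, the decidable set $\{D:\neg\Phi_D\in L\}$ would separate the two inseparable sets.

**Part 3.** A formula is outside $\mathrm{Fin}_n$ if and only if it is refuted in some finite $(m^n,\overline H)$, $m\ge2$; searching through all finite models enumerates these formulas, so $\mathrm{Fin}_n$ is co-r.e. By (9.1) and Part 2 with $L=\mathrm{Fin}_n$ it is undecidable. A set that is both r.e. and co-r.e. is decidable, so $\mathrm{Fin}_n$ is not r.e. By Part 1 it differs from $\mathrm{Log}(\omega^n,\overline H)$, so the inclusion (9.1) is proper. For $\varphi\in\mathrm{Fin}_n\setminus\mathrm{Log}(\omega^n,\overline H)$, the formula $\neg\varphi$ is satisfiable in $(\omega^n,\overline H)$ but in no $(m^n,\overline H)$ with $2\le m<\omega$. It is not satisfiable for $m=1$ either, since by Lemma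 2 $(1^n,\overline H)$ is a p-morphic image of $(2^n,\overline H)$.

**Part 4.** For hardness, replace each $\Box\psi$ recursively by $\psi\wedge\Box\psi$. Since $\overline H$ is $H$ together with equality, the new formula, read over $H$, has at each point the same truth value as the old one read over $\overline H$. So this computable map reduces $\mathrm{Log}(\omega^n,\overline H)$ to $\mathrm{Log}(\omega^n,H)$, and Part 1 applies. For membership, translate as before, except that $\Diamond\psi$ becomes $\bigvee_{d<n}\exists x'(x'\ne x_d\wedge\psi[x'/x_d])$ with a new variable $x'$ each time. This expresses truth over $(A^n,H)$. We claim that $\varphi$ is valid in $(\omega^n,H)$ if and only if its translation is a first-order consequence of the axioms "there are at least $k$ elements", $k=1,2,\dots$. If it is a consequence, it holds on the domain $\omega$. If it is not, it is refuted on some infinite domain; by Löwenheim–Skolem it is refuted on a countable elementary substructure, which is again infinite, so its domain may be taken to be $\omega$. The consequences of an r.e. set of axioms form an r.e. set. ∎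

## 10. One box and $n$ boxes have the same complexity

Proposition 5 reduced one box to $n$ boxes. Lemmas 6 and 7 give a reduction in the other direction. To keep formulas short we name each subformula $\psi$ by a fresh variable $q_\psi$. With this device $\langle i\rangle$ is applied only to variables, so its repeated copies of its argument do no harm.

**Theorem 11.** For every fixed $n\ge1$, $\mathbf{S5}^n$ and $\mathrm{Log}(\omega^n,\overline H)$ are polynomial-time many-one reducible to each other. Consequently $\mathrm{Log}(\omega^n,\overline H)$ is coNP-complete for $n=1$, coNExpTime-complete for $n=2$, and $\Sigma^0_1$-complete for each $n\geq3$.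

*Proof.* It is enough to reduce satisfiability in both directions: if $F$ reduces satisfiability for one logic to satisfiability for the other, then $\varphi\mapsto\neg F(\neg\varphi)$ reduces the first logic to the second. By Lemmas 3 and 4, satisfiability for $\mathrm{Log}(\omega^n,\overline H)$ is satisfiability in some $(A^n,\overline H)$ with $|A|\ge2$, and satisfiability for $\mathbf{S5}^n$ is satisfiability in some $(A^n,\sim_0,\dots,\sim_{n-1})$ with $|A|\geq2$.

**Step 1: from $\mathbf{S5}^n$ to one box.** For an $n$-modal formula $\varphi$ let
$$\varphi^\bullet=q_\varphi\wedge\blacksquare\chi\wedge\blacksquare\bigwedge_{\psi}\mathrm{def}_\psi,$$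
where $\psi$ ranges over the subformulas of $\varphi$ other than variables. Here $\mathrm{def}_\psi$ is the evident Boolean clause, such as $q_{\neg\psi}\leftrightarrow\neg q_\psi$ or $q_{\psi\wedge\theta}\leftrightarrow q_\psi\wedge q_\theta$, or the clause $q_{\Diamond_i\psi}\leftrightarrow\langle i\rangle q_\psi$. For fixed $n$, the length of $\varphi^\bullet$ is polynomial in that of $\varphi$, since $\chi$ is fixed and there is one short clause per subformula.

Let $|A|\ge2$ and suppose that $\varphi$ is satisfied in $(A^n,\sim_0,\dots,\sim_{n-1})$. Let $p_i$ be any nonconstant function of coordinate $i$, and let $q_\psi$ be true exactly where $\psi$ is. By Lemma 6, $\chi$ is true everywhere with $\sigma=\mathrm{id}$, and by Lemma 7 all clauses are true everywhere. So $\varphi^\bullet$ is satisfied in $(A^n,\overline H)$.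

Conversely, suppose $\varphi^\bullet$ is satisfied in $(A^n,\overline H)$. Take $\sigma$ from Lemma 6, and on $(A^n,\sim_{\sigma(0)},\dots,\sim_{\sigma(n-1)})$ make a variable $p$ of $\varphi$ true where $q_p$ is. By Lemma 7 and the clauses, an induction on subformulas shows that $\psi$ is true exactly where $q_\psi$ is. So $\varphi$ is satisfied in this frame, which by (3.1) is isomorphic to $(A^n,\sim_0,\dots,\sim_{n-1})$ via $f\mapsto f\circ\sigma$.

**Step 2: from one box to $\mathbf{S5}^n$.** For a unimodal $\varphi$ take
$$q_\varphi\wedge\Box_0\cdots\Box_{n-1}\bigwedge_\psi\mathrm{def}_\psi,$$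
with Boolean clauses as before and $q_{\Diamond\psi}\leftrightarrow\bigvee_{i<n}\Diamond_iq_\psi$. On $(A^n,\sim_0,\dots,\sim_{n-1})$ the prefix $\Box_0\cdots\Box_{n-1}$ is the universal box, since changing the coordinates one after the other reaches every point. By (2.1) the clause for $\Diamond$ is correct: if $\varphi$ is satisfied in $(A^n,\overline H)$, let $q_\psi$ be the truth set of $\psi$; and if the new formula is satisfied, make $p$ true where $q_p$ is, and by induction $q_\psi$ is the truth set of $\psi$.

**Step 3: the complexities.** $\mathbf{S5}^1=\mathbf{S5}$ is coNP-complete (Ladner, SIAM J. Comput. 6 (1977)). $\mathbf{S5}^2$-satisfiability is NExpTime-complete (Marx, *Complexity of products of modal logics*, J. Logic Comput. 9 (1999)), so $\mathbf{S5}^2$ is coNExpTime-complete. Polynomial reductions in both directions transfer both statements. For $n\geq3$ use Theorem 10, Part 1. ∎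

## 11. A formula with no finite frame

Theorem 10, Part 3, produces formulas that need an infinite base set $A$. The next result excludes every finite Kripke frame of the logic, of whatever shape. A logic $L$ has the finite model property with respect to finite frames if each formula outside $L$ is refuted in some finite frame that validates $L$.

**Corollary 12.** For $n\ge3$, $\mathrm{Log}(\omega^n,\overline H)$ lacks the finite model property, even with respect to arbitrary finite Kripke frames.

*Proof.* By Kurucz (*S5×S5×S5 lacks the finite model property*, Advances in Modal Logic 3, 2002), there is a formula $\theta$ in the modalities $0,1,2$ that is satisfiable in a product of three $\mathbf{S5}$-frames but in no finite frame validating $\mathbf{S5}^3$. Rename variables so that no $p_i$ occurs in $\theta$. For an $n$-modal formula $\psi$ without the $p_i$, let $\psi^*$ be obtained by replacing each $\Diamond_i$ with $\langle i\rangle$.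

**Step 1: a satisfiable unimodal formula.** By Lemma 4, $\theta$ is satisfiable in some $(A^3,\sim_0,\sim_1,\sim_2)$ with $|A|\ge2$. The projection of $A^n$ to the first three coordinates is a p-morphism from $(A^n,\sim_0,\sim_1,\sim_2)$ onto this frame, so $\theta$ is satisfiable in $(A^n,\sim_0,\dots,\sim_{n-1})$. Let $p_i$ be a nonconstant function of coordinate $i$. By Lemmas 6 and 7 (with $\sigma=\mathrm{id}$), $\blacksquare\chi\wedge\theta^*$ is satisfiable in $(A^n,\overline H)$. By Lemma 3 its negation is not in $\mathrm{Log}(\omega^n,\overline H)$. We show that $\blacksquare\chi\wedge\theta^*$ is not satisfiable in any finite frame validating the logic.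

**Step 2: making $\chi$ global.** Suppose $\blacksquare\chi\wedge\theta^*$ is true at $w$ in a finite frame $(W,R)$ validating $\mathrm{Log}(\omega^n,\overline H)$, under a valuation $V$. Passing to the subframe generated by $w$ keeps all this, so we may assume that $W$ is generated by $w$. The formulas $\Box\psi\to\psi$ and $\Box^n\psi\to\Box^{n+1}\psi$ belong to the logic, because $\overline H$ is reflexive and $\Box^n$ is universal on $\omega^n$. So $R$ is reflexive and $R^{n+1}\subseteq R^n$. By reflexivity $R^k\subseteq R^n$ for $k\le n$, and by induction $R^k\subseteq R^n$ for $k>n$. Hence $w$ reaches every point of $W$ by exactly $n$ steps. As $\blacksquare\chi$ is true at $w$, $\chi$ is true at all points of $W$, and therefore so is $\blacksquare\chi$.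

**Step 3: relations for the directional diamonds.** We read $\langle i\rangle$ as an ordinary diamond on $W$. Let $f\,Q_i\,g$ if there is $k$ such that $fRk$, $f$ and $k$ disagree on $p_i$, and either $k=g$, or $kRg$ and $k,g$ disagree on $p_i$. By the definition of $\langle i\rangle\psi=B_i(\psi\vee B_i\psi)$, as long as $V(p_0),\dots,V(p_{n-1})$ are kept, $\langle i\rangle$ is the diamond of $Q_i$. So for $\psi$ without the $p_i$, $\psi^*$ is true at a point of $(W,R)$ if and only if $\psi$ is true there in $(W,Q_0,\dots,Q_{n-1})$.

**Step 4: $(W,Q_0,\dots,Q_{n-1})$ validates $\mathbf{S5}^n$.** Let $\psi\in\mathbf{S5}^n$. Validity does not depend on the names of the variables, so we may assume that no $p_i$ occurs in $\psi$. We claim $\blacksquare\chi\to\psi^*\in\mathrm{Log}(\omega^n,\overline H)$. If $\blacksquare\chi$ is true at a point of a model on $(\omega^n,\overline H)$, then by Lemmas 6 and 7 the truth value of $\psi^*$ at any point is that of $\psi$ in $(\omega^n,\sim_{\sigma(0)},\dots,\sim_{\sigma(n-1)})$. By (3.1) this frame is isomorphic to a product of $n$ $\mathbf{S5}$-frames, so $\psi$ is true there. Hence $\blacksquare\chi\to\psi^*$ is valid in $(W,R)$.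 Now take any valuation that agrees with $V$ on the $p_i$. The formula $\blacksquare\chi$ contains only the $p_i$, so by Step 2 it is true throughout $W$, and so is $\psi^*$. By Step 3, $\psi$ is true throughout $(W,Q_0,\dots,Q_{n-1})$ under every valuation of its variables.

**Step 5: the contradiction.** Every formula of $\mathbf{S5}^3$, read in the modalities $0,1,2$, belongs to $\mathbf{S5}^n$. Indeed, to evaluate it at a point of $(A^n,\sim_0,\dots,\sim_{n-1})$, only the slice of points with the same coordinates $\geq3$ matters, and with $\sim_0,\sim_1,\sim_2$ this slice is isomorphic to $(A^3,\sim_0,\sim_1,\sim_2)$; then use Lemma 4. So by Step 4 $(W,Q_0,Q_1,Q_2)$ is a finite frame validating $\mathbf{S5}^3$. Since $\theta^*$ is true at $w$ under $V$, Step 3 shows that $\theta$ is true at $w$ in this frame. This contradicts the choice of $\theta$. ∎
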